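\title{The conjugacy problem in free lattice-ordered groups}

\begin{abstract}
We show that the conjugacy problem in the free lattice-ordered group $F$ on $\eta$ generators, $2\le\eta<\infty$, is solvable, uniformly in $\eta$, and that a conjugator can be found when one exists. Elements of $F$ are treated as locally constant functions on the compact space of right orders of the free group. If $u$ and $v$ are conjugate, then some conjugator has values of computably bounded length that depend only on a computably bounded part of the order, wherever $u$ is nontrivial; this reduces the problem to a finite search. The same method shows that the centralizer of $u\ne e$, modulo the elements orthogonal to $u$, is a cardinal product $\mathbb Z^{c}$ with $c\ge1$ computable from $u$.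
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{lattice-ordered group}, or \emph{$\ell$-group}, is a group with a lattice order such that $f\le g$ implies $hfk\le hgk$. An \emph{$\ell$-homomorphism} is a group homomorphism that preserves $\vee$ and $\wedge$. The basic example is the group $\mathrm{Aut}(\Omega)$ of order automorphisms of a chain (totally ordered set) $\Omega$, acting on the right, with the pointwise order; here $p\cdot(f\vee g)=\max(p\cdot f,p\cdot g)$ and $p\cdot(f\wedge g)=\min(p\cdot f,p\cdot g)$. By Holland's embedding theorem, every $\ell$-group embeds in some $\mathrm{Aut}(\Omega)$ by an injective $\ell$-homomorphism.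

Let $A$ be a set of $\eta$ generators, $2\le\eta<\infty$, and let $F=F_\eta$ be the free $\ell$-group on $A$: every map from $A$ to an $\ell$-group extends uniquely to an $\ell$-homomorphism on $F$. The subgroup $G=G_\eta$ generated by $A$ is the free group on $A$, and every element of $F$ is a finite expression $\bigvee_i\bigwedge_j w_{ij}$ with $w_{ij}\in G$. The \emph{conjugacy problem} asks for an algorithm which, given $u,v\in F$ as $\ell$-group words in the generators, decides whether $g^{-1}ug=v$ for some $g\in F$. We call such a $g$ a \emph{conjugator from $u$ to $v$}; the condition is $ug=gv$.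

The word problem in $F$ is solvable, so it can be decided whether two elements commute, and Arora and McCleary \cite{AM} showed that it can be decided whether two elements of $G$ are conjugate in $F$. For arbitrary elements of $F$ the problem has remained open. The answer is positive.

\begin{theorem}\label{thm:main}
There is an algorithm which, given $\eta$ and $u,v\in F_\eta$, decides whether $g^{-1}ug=v$ for some $g\in F_\eta$, and finds such a $g$ if one exists.
\end{theorem}

Since the word problem is solvable, listing all $g\in F$ and testing $ug=gv$ finds a conjugator when there is one. What is missing is a bound that tells us when to stop, and such a bound must take into account how far conjugators are from being unique. In a free group the centralizer of $u\ne e$ is cyclic. In $F$ two further freedoms appear, because an element of $F$ may act as different words at different places of a chain.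

First, where $u$ fixes every point, an element commuting with $u$ may do a great deal. The element $g\vee g^{-1}$ is the absolute value of $g$, and
\[
u^\perp=\{g\in F:\ (g\vee g^{-1})\wedge(u\vee u^{-1})=e\}
\]
is the set of elements \emph{orthogonal} to $u$; in any action on a chain, such a $g$ and $u$ move no common point. Second, where $u$ does move points, one may use different powers of $u$ at different places. For a generator $a$, the element $a\vee e$ acts as $a$ on the points that $a$ moves up and fixes all other points, and $a\wedge e$ does the same for the points that $a$ moves down. Both commute with $a$, so all the elements $(a\vee e)^i(a\wedge e)^jb$ conjugate $a$ to $b^{-1}ab$. One is led to guess that these two freedoms are, up to a bounded amount, the only ones. The second theorem confirms this for centralizers. The \emph{cardinal product} $\mathbb Z^c$ carries the coordinatewise order.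

\begin{theorem}\label{thm:centralizer}
Let $e\ne u\in F$ and let $C(u)$ be the centralizer of $u$. Then $C(u)/u^\perp$ is $\ell$-isomorphic to a finite cardinal product $\mathbb Z^{c}$, with $c=c(u)\ge1$ computable from $u$. The set of conjugators from $u$ to $v$ is empty or a coset $C(u)g$. Theorem~\ref{thm:main} also holds for infinitely many generators.
\end{theorem}

The rigidity behind both theorems is not a feature of ordered permutation groups in general. In $\mathrm{Aut}(\mathbb R)$ any two maps $u,v$ that move every point up are conjugate: an arbitrary order isomorphism $[0,0\cdot u)\to[0,0\cdot v)$ extends to a conjugator by transport along the orbits. An element $g$ of $F$, however, acts at each point as one of finitely many words. Hence $g$ carries a $u$-orbit to a $v$-orbit that stays within bounded distance of it in the Cayley tree of $G$, and the geometry of the tree takes over.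

The proof runs as follows. An element $f\in F$ is determined by its \emph{values} $f(P)\in G$ at the right orders $P$ of $G$ (Section~\ref{sec:values}), and questions about finite parts of right orders are decidable (Section~\ref{sec:patterns}). Let $g$ be a conjugator from $u$ to $v$ and let $P$ be an order with $u(P)\ne e$. Then some $u^mg$ has a short value at $P$, and a short value of a conjugator is unchanged when $P$ is altered outside a ball of computable radius (Section~\ref{sec:rigidity}); Section~\ref{sec:model} shows both facts by hand when $u$ and $v$ lie in $G$. The orders with $u(P)\neq e$ fall into finitely many \emph{components}. Within a component the exponent $m$ varies by a computably bounded amount, and different components may be given independent exponents, by an interpolation lemma (Sections~\ref{sec:gluing} and~\ref{sec:bounded}). This produces a conjugator described by a bounded amount of data, which can be searched for (Section~\ref{sec:algorithm}). The number of components is the number $c(u)$ (Section~\ref{sec:centralizers}).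

\section{Elements of $F$ as functions on right orders}\label{sec:values}

\subsection{Words and expressions}

Let $|g|$ be the word length of $g\in G$ and $B_n=\{g\in G:|g|\le n\}$; these balls are finite because $A$ is. Let $T$ be the Cayley tree of $G$, with vertex set $G$ and edges $\{g,ga\}$ for $a\in A$. Its metric is $d(g,h)=|g^{-1}h|$, and left multiplication acts by isometries. We use two facts about free groups. The centralizer of a nontrivial element is cyclic. And $|t^n|\ge|t|$ for $n\ne0$: writing $t=cwc^{-1}$ without cancellation and with $w$ cyclically reduced, we have $|t^n|=2|c|+|n|\,|w|$.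

In an $\ell$-group, multiplication distributes over $\vee$ and $\wedge$ on both sides, inversion exchanges $\vee$ and $\wedge$, and the lattice is distributive. So every $\ell$-group word can be rewritten effectively as an \emph{expression} $\bigvee_i\bigwedge_jw_{ij}$ with $w_{ij}\in G$. We say that $f\in F$ has \emph{width at most $L$} if it has an expression with all $w_{ij}\in B_L$. If $f,f'$ have width at most $L,L'$, then $ff'$ is a lattice combination of products $w_{ij}w'_{kl}$ and $f^{-1}$ is a lattice combination of the $w_{ij}^{-1}$. So $ff'$ has width at most $L+L'$, the inverse $f^{-1}$ has width at most $L$, and $f^j$ has width at most $|j|L$.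

\subsection{Chains, right orders and values}

A \emph{$G$-chain} is a chain $\Omega$ with a right action of $G$ by order automorphisms. By freeness the action extends uniquely to an $\ell$-homomorphism $F\to\mathrm{Aut}(\Omega)$, and
\[
p\cdot\bigvee_i\bigwedge_jw_{ij}=\max_i\min_j\,pw_{ij}.
\]
We write $p\cdot f$ for $f\in F$ and $pk$ for $k\in G$. If an order automorphism $r$ moves $p$, then the sequence $(p\cdot r^i)_{i\in\mathbb Z}$ is strictly monotone; in particular, if a nonzero power of $r$ fixes $p$, then $r$ fixes $p$.

A \emph{right order} of $G$ is a total order $P$ such that $g<_Ph$ implies $gk<_Phk$. Free groups are right-orderable. The set $X$ of right orders is a closed subset of $\{0,1\}^{G\times G}$, hence compact, and the set of orders with a prescribed restriction to a finite subset of $G$ is clopen. For $P\in X$ the chain $(G,P)$ is a $G$-chain under right multiplication. The \emph{value} of $f\in F$ at $P$ is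
\[
f(P)=e\cdot f\in G,\qquad\text{computed in }(G,P).
\]
It is the word by which $f$ acts at the base point. To see the other points of $(G,P)$ as base points, define $P^k\in X$ for $k\in G$ by $g<_{P^k}h\iff kg<_Pkh$. Then $(P^k)^l=P^{kl}$, and left multiplication by $k$ is a $G$-equivariant order isomorphism $(G,P^k)\to(G,P)$ sending $e$ to $k$. Therefore, in $(G,P)$,
\begin{equation}\label{eq:move}
k\cdot f=k\,f(P^k),
\end{equation}
and taking $k=f(P)$ gives the product formula
\begin{equation}\label{eq:product}
(fh)(P)=f(P)\,h\bigl(P^{f(P)}\bigr).
\end{equation}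
If $f=\bigvee_i\bigwedge_jw_{ij}$, then $f(P)$ is one of the $w_{ij}$, and which one depends only on how $P$ orders the $w_{ij}$. So if $f$ has width at most $L$, then $f(P)\in B_L$, the value $f(P)$ depends only on $P|_{B_L}$, and $f(P^k)$ depends only on $P|_{kB_L}$. In particular $P\mapsto f(P)$ is locally constant. For example, let $f=a\vee b$ and $b<_Pa$. Then $f(P)=a$, and \eqref{eq:product} says that $f^2(P)$ is the larger of $a^2$ and $ab$, in agreement with $f^2=a^2\vee ab\vee ba\vee b^2$, $ba<_Pa^2$ and $b^2<_Pab$.

The chains $(G,P)$ see all $G$-chains. Let $p$ be a point of a $G$-chain. An order $P\in X$ is \emph{compatible} with $p$ if $k<_Pl$ implies $pk\le pl$. Then $k\mapsto pk$ is weakly increasing, so it preserves finite maxima and minima, and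
\begin{equation}\label{eq:compatible}
p\cdot f=p\,f(P)\qquad(f\in F).
\end{equation}
Compatible orders exist: fix $P_0\in X$ and put $k<_Pl$ if $pk<pl$, or $pk=pl$ and $k<_{P_0}l$. A point $p$ is \emph{free} if $\mathrm{Stab}(p)=1$ in $G$. Then only one order $P$ is compatible with $p$, \emph{the order at $p$}; the map $k\mapsto pk$ is an isomorphism of $G$-chains $(G,P)\to pG$; and $pk$ is free with order $P^k$. Every point $k$ of $(G,P)$ is free with order $P^k$.

\begin{lemma}\label{lem:faithful}
Let $f,f'\in F$. Then $f=f'$ if and only if $f(P)=f'(P)$ for all $P\in X$.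
\end{lemma}

\begin{proof}
By Holland's theorem $F$ embeds as an $\ell$-group in $\mathrm{Aut}(\Omega)$ for some chain $\Omega$, which is then a $G$-chain. If $f\ne f'$, choose $p$ with $p\cdot f\ne p\cdot f'$ and $P$ compatible with $p$. By \eqref{eq:compatible}, $pf(P)\ne pf'(P)$.
\end{proof}

For $u\in F$ let
\[
Y_u=\{P\in X:u(P)\ne e\},
\]
a clopen set, nonempty when $u\ne e$. By \eqref{eq:move}, a point $k$ of $(G,P)$ is moved by $u$ exactly when $P^k\in Y_u$; more generally, a free point is moved by $u$ exactly when its order lies in $Y_u$.

\begin{remark}
The assumption $\eta\ge2$ only excludes a trivial case. For $\eta=1$ the group $G$ is abelian, so $P^k=P$, and \eqref{eq:product} with Lemma~\ref{lem:faithful} shows that $F_1$ is abelian. Finiteness of $\eta$ enters through the finiteness of balls.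
\end{remark}

\section{Finite patterns and adjacent orders}\label{sec:patterns}

\subsection{Which finite orders extend}

An algorithm can only inspect finite pieces of right orders, so we must know which finite orders occur. The tool is that a finite system of partial increasing maps can be completed to an action without creating any new relation.

\begin{lemma}[Free completion]\label{lem:completion}
Let $M\subset\mathbb Q$ be finite, and let each $a\in A$ act as a strictly increasing bijection between two subsets of $M$. Let $\Gamma$ be the labeled graph on $M$ with edges $p\to pa$. Then there is a $G$-chain $\Omega$ with $M\subseteq\Omega\subset\mathbb Q$ extending these partial maps, such that every point of $\Omega$ lies in the orbit of a point of $M$, different components of $\Gamma$ lie in different orbits, and for $x\in M$ the group $\mathrm{Stab}(x)$ is the set of labels of closed paths of $\Gamma$ at $x$.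
\end{lemma}

\begin{proof}
A \emph{task} is a pair $(p,b)$ of a point and a letter $b\in A^{\pm1}$, where $a^{-1}$ acts as the inverse partial map of $a$. Keep a queue of tasks, starting with those of the points of $M$, and append the $2|A|$ tasks of each new point at the end, so that every task is eventually processed. To process $(p,b)$, do nothing if $pb$ is already defined. Otherwise the interval between $\max\{kb:k\in\mathrm{dom}\,b,\ k<p\}$ and $\min\{kb:k\in\mathrm{dom}\,b,\ k>p\}$ (read $-\infty$, $+\infty$ for empty sets) is nondegenerate, because $b$ is strictly increasing. Let $pb$ be a rational in its interior that is not yet a point. The map $b$ remains strictly increasing, and the graph acquires one new vertex, joined by one edge. In the union $\Omega$ of all stages every $b\in A^{\pm1}$ is a total increasing map with inverse $b^{-1}$, so $\Omega$ is a $G$-chain.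

The graph of $\Omega$ is $\Gamma$ with trees attached, since it arises by attaching leaves; this gives the statements on orbits. A reduced word fixing $x\in M$ labels a closed path at $x$ without backtracking. Such a path cannot enter an attached tree, since it could leave only by backtracking, so it lies in $\Gamma$.
\end{proof}

Let $S\subseteq G$. We consider total orders on $S$, and on the union $\{p,q\}\times S$ of two copies of $S$, whose elements we write $pk$, $qk$, with $(pk)a=p(ka)$ and $(qk)a=q(ka)$. Such an order is \emph{coherent} if $y<y'\iff ya<y'a$ whenever $a\in A$ and all four elements are present. For finite $S$ the coherent orders can be listed.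

\begin{corollary}\label{cor:patterns}
Let $S\ni e$ be a finite subtree of $T$.
\begin{enumerate}
\item[(a)] The restrictions to $S$ of elements of $X$ are exactly the coherent orders on $S$.
\item[(b)] Two free points $p,q$ in different orbits of a $G$-chain induce a coherent order on $\{p,q\}\times S$. Conversely, every coherent order on $\{p,q\}\times S$ is induced by a $G$-chain $pG\sqcup qG$ with $p,q$ free.
\end{enumerate}
\end{corollary}

\begin{proof}
Induced orders are coherent because generators act by order automorphisms. Conversely, place $S$, or $\{p,q\}\times S$, in $\mathbb Q$ in the given order and let $a$ act by $y\mapsto ya$ whenever both points are present; coherence says that this map is strictly increasing. The graph $\Gamma$ is the tree $S$, or two disjoint copies of it, so in the completion the base points are free and lie in different orbits. The path in $S$ from $e$ to $k$ is labeled $k$, so the point named $k$ (or $pk$, $qk$) is the image of the base point under $k$, and the completion induces the given order.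
\end{proof}

\begin{remark}\label{rem:word}
Balls are subtrees. If $f,f'$ have width at most $L$, then by Lemma~\ref{lem:faithful} and Corollary~\ref{cor:patterns}(a) they are equal if and only if their expressions select the same word in every coherent order on $B_L$. This is one way to solve the word problem.
\end{remark}

\subsection{Moving from one order to another}

We shall have to prove that a conjugator takes the same value at two orders that agree on a ball around $e$. Two such orders may differ in complicated ways far out, so we join them by a sequence of elementary changes. The elementary change is the reversal of one cyclic stabilizer.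

Let $x$ be a point of a $G$-chain with $\mathrm{Stab}(x)=\langle t\rangle$, $t\ne e$. Define $P^+,P^-\in X$, both compatible with $x$, by
\[
g<_{P^\pm}h\iff xg<xh,\ \text{ or }\ xg=xh\text{ and }gh^{-1}=t^n\text{ with }\pm n<0 .
\]
We call $\{P^+,P^-\}$ an \emph{adjacent pair} with data $(x,t)$. Since $e<_{P^+}t$ and $t<_{P^-}e$, the two orders disagree on $\{e,t\}$. Replacing $t$ by $t^{-1}$ exchanges $P^+$ and $P^-$.

\begin{lemma}\label{lem:path}
Let $S_0\subseteq S$ be finite subtrees of $T$ containing $e$, and let $P,Q\in X$ agree on $S_0$. Then there is a sequence $P=P_0,\dots,P_r=Q$ in $X$, all agreeing with $P$ on $S_0$, such that for each $i$ either $P_i$ and $P_{i+1}$ agree on $S$ or $\{P_i,P_{i+1}\}$ is an adjacent pair.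
\end{lemma}

\begin{proof}
\emph{Reduction to one leaf.} Choose subtrees $S_0\subset S_1\subset\dots\subset S_m=S$, each obtained from the previous one by adding a leaf. The sequence $P,Q$ works for $(S_0,S_0)$. Given a sequence for $(S_0,S_i)$, apply the one-leaf case $(S_i,S_{i+1})$ to each step whose terms agree on $S_i$ and insert the resulting terms. They agree on $S_i\supseteq S_0$ with the ends of that step, so we obtain a sequence for $(S_0,S_{i+1})$.

\emph{One leaf.} Let $S=S_0\cup\{gb\}$ with $g\in S_0$, $b\in A^{\pm1}$, $gb\notin S_0$. Write $<$ for the common order on $S_0$. If $P$ and $Q$ agree on $S$ there is nothing to do. Otherwise, after exchanging $P$ and $Q$ if necessary, $gb$ sits lower relative to $S_0$ in $P$ than in $Q$. Let $h_1<\dots<h_s$, $s\ge1$, be the elements of $S_0$ that are above $gb$ in $P$ and below $gb$ in $Q$. They form the intersection of an up-set and a down-set of $S_0$. So they are consecutive in $S_0$, $h_1$ is the least element of $S_0$ above $gb$ in $P$, and $h_s$ is the greatest element of $S_0$ below $gb$ in $Q$. We move $gb$ past $h_1,\dots,h_s$ one at a time; the moment at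 which $gb$ ``coincides'' with $h_i$ is an action with a cyclic stabilizer.

Place $S_0$ in $\mathbb Q$ with the partial maps of Corollary~\ref{cor:patterns}. The domain of $b$ is $E=\{k\in S_0:kb\in S_0\}$, and $g\notin E$. If $k\in E$ and $k<g$, then $kb<_Pgb<_Ph_i$. If $k\in E$ and $k>g$, then $h_i<_Qgb<_Qkb$. So extending $b$ by $g\mapsto h_i$ gives a strictly increasing partial bijection. The new graph is the tree $S_0$ with one extra edge, so the labels of closed paths at $e$ form the cyclic group generated by $t_i=gbh_i^{-1}$, and $t_i\ne e$ because $gb\notin S_0$. Lemma~\ref{lem:completion} gives a $G$-chain in which the point $x$ named $e$ has stabilizer $\langle t_i\rangle$. Let $P_i^\pm$ be the adjacent pair with data $(x,t_i)$. These orders agree with $P$ on $S_0$, since the points $xk$, $k\in S_0$, are distinct and in the given order. Since $xgb=xh_i$, the element $gb$ compares with each $k\in S_0\setminus\{h_i\}$ as $h_i$ does, and $gb\,h_i^{-1}=t_i$ gives $gb<h_i$ in $P_i^-$ and $gb>h_i$ in $P_i^+$. Hence in the sequence $P,P_1^-,P_1^+,P_2^-,\dots,P_s^+,Q$ the pairs $\{P_i^-,P_i^+\}$ are adjacent and the other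 consecutive terms agree on $S$.
\end{proof}

\subsection{The jump across an adjacent pair}

Both orders of an adjacent pair are compatible with $x$, so by \eqref{eq:compatible} the values $f(P^+)$ and $f(P^-)$ differ by a power of $t$. The exponent measures the jump of $f$. To exploit a relation such as $uh=hv$ we need the jump at all points of the orbit at once.

Fix an adjacent pair with data $(x,t)$. For $y=xk\in xG$ put $t_y=k^{-1}tk$. This depends only on $y$, because $xk=xk'$ means $k'\in\langle t\rangle k$, and $\mathrm{Stab}(y)=\langle t_y\rangle$. Let $P_y^\pm$ be the adjacent pair with data $(y,t_y)$, so $P^\pm_x=P^\pm$. For $l\in G$,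
\begin{equation}\label{eq:transport}
t_{yl}=l^{-1}t_yl,\qquad (P_y^\pm)^l=P^\pm_{yl};
\end{equation}
the second identity holds because $(lg)(lh)^{-1}=t_y^n$ is equivalent to $gh^{-1}=t_{yl}^n$. For $f\in F$ we have $yf(P_y^+)=y\cdot f=yf(P_y^-)$, so there is a unique integer $n_y(f)$ with
\[
f(P_y^+)=t_y^{\,n_y(f)}f(P_y^-).
\]
For $w\in G$ the value $w(P)=w$ does not depend on $P$, so $n_y(w)=0$.

\begin{lemma}\label{lem:cocycle}
Let $f,f'\in F$ and $y\in xG$.
\begin{enumerate}
\item[(a)] $n_y(ff')=n_y(f)+n_{y\cdot f}(f')$.
\item[(b)] If $f$ has width at most $L$ and $n_y(f)\ne0$, then $|t_y|\le2L$.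
\item[(c)] The map $y\mapsto t_y$ is injective. Hence $n_y(f)\ne0$ for only finitely many $y$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Put $y'=y\cdot f$, $n=n_y(f)$, $n'=n_{y'}(f')$. Since $y'=yf(P_y^\pm)$, \eqref{eq:transport} gives $(P_y^\pm)^{f(P_y^\pm)}=P_{y'}^\pm$ and $f(P_y^-)\,t_{y'}=t_y\,f(P_y^-)$. By \eqref{eq:product},
\[
(ff')(P_y^+)=t_y^{\,n}f(P_y^-)\,t_{y'}^{\,n'}f'(P_{y'}^-)=t_y^{\,n+n'}f(P_y^-)f'(P_{y'}^-)=t_y^{\,n+n'}(ff')(P_y^-).
\]

(b) $|t_y|\le|t_y^{\,n_y(f)}|=|f(P_y^+)f(P_y^-)^{-1}|\le2L$.

(c) If $k^{-1}tk=l^{-1}tl$, then $lk^{-1}$ commutes with $t$. The centralizer of $t$ is cyclic, so $t=r^i$ with $i\ne0$ and $lk^{-1}=r^j$ for some $r\in G$. As $r^i$ fixes $x$, so does $r$, and $xl=xr^jk=xk$. The last statement follows from (b), since $B_{2L}$ is finite.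
\end{proof}

\section{The model case: elements of the free group}\label{sec:model}

When $u,v\in G$, their values do not depend on the order, and the two rigidity statements of the proof can be seen directly.

\begin{example}[Parallel orbits]\label{ex:group}
\emph{Two elements $u,v\in G$ are conjugate in $F$ if and only if they are conjugate in $G$.} Let $ug=gv$ with $g\in F$ of width at most $L$. Take any $P\in X$ and put $w=g(P)$. In $(G,P)$ the $u$-orbit of $e$ is $\alpha_k=u^k$, and its image under $g$ is $\beta_k=e\cdot u^kg=e\cdot gv^k=wv^k$. By \eqref{eq:move}, $\alpha_k^{-1}\beta_k=g(P^{\alpha_k})\in B_L$: the two orbits stay at bounded distance in $T$. So $u^{-k}wv^k=u^{-k'}wv^{k'}$ for some $k<k'$, that is, $(w^{-1}uw)^n=v^n$ with $n=k'-k\ge1$. Roots in $G$ are unique: if $s_1^n=s_2^n\ne e$, then $s_1,s_2$ lie in the cyclic centralizer of $s_1^n$, which is infinite, so $s_1=s_2$; and $s_1^n=s_2^n=e$ forces $s_1=s_2=e$. Hence $w^{-1}uw=v$. Since conjugacy in $G$ is decided by comparing cyclically reduced forms, this recovers the decidability statement of \cite{AM}.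
\end{example}

\begin{example}[The centralizer of a generator]\label{ex:generator}
\emph{For $a\in A$, $C(a)=\{(a\vee e)^i(a\wedge e)^j:i,j\in\mathbb Z\}\cong\mathbb Z^2$.} Let $X_+$ and $X_-$ be the sets of orders with $e<a$ and $a<e$. If $P\in X_+$, then $a^k<_Pa^{k+1}$ for all $k$, so $a\vee e$ acts on the points $a^k$ as $a$ and $a\wedge e$ fixes them; on $X_-$ the roles are exchanged. So $(a\vee e)^i(a\wedge e)^j$ has value $a^i$ on $X_+$ and $a^j$ on $X_-$.

Let $h\in C(a)$. Example~\ref{ex:group} shows that each value $w=h(P)$ commutes with $a$. The centralizer of $a$ in $G$ is cyclic and $a$ is not a proper power, so $h(P)$ is a power of $a$. We claim that $h$ is constant on $X_+$ and on $X_-$; then $h$ has the values of some $(a\vee e)^i(a\wedge e)^j$, and Lemma~\ref{lem:faithful} finishes the proof. Join two orders with the same sign of $a$ by a sequence as in Lemma~\ref{lem:path}, with $S_0=\{e,a\}$ and $S$ a ball containing $a$ and the words of an expression of $h$. Steps that agree on $S$ do not change $h$. Consider an adjacent pair in the sequence, with data $(x,t)$. Its orders agree on the sign of $a$, so $t\ne a^{\pm1}$;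 hence $a\notin\langle t\rangle$, and the points $x_k=xa^k$ are distinct. Put $\epsilon_k=n_{x_k}(h)$. Lemma~\ref{lem:cocycle}(a), applied to $ah=ha$ at $x_k$, gives
\[
n_{x_k}(a)+\epsilon_{k+1}=\epsilon_k+n_{x_k\cdot h}(a),
\]
and the jumps of $a$ vanish. So $\epsilon_k$ is independent of $k$, and it is $0$ for large $k$ by Lemma~\ref{lem:cocycle}(c). Thus $\epsilon_0=0$, which says $h(P^+)=h(P^-)$.
\end{example}

The excluded case $t=a$ is a real exception: there $P^+\in X_+$, $P^-\in X_-$ and $n_x(a\vee e)=1$. The example also shows why powers of $u$ alone cannot shorten a conjugator. For $g=(a\vee e)^ib$ the element $a^mg$ has values $a^{m+i}b$ on $X_+$ and $a^mb$ on $X_-$, and no $m$ makes both short when $i$ is large. The exponent has to be chosen separately on $X_+$ and $X_-$.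

For general $u,v\in F$ three things change. The orbit $e\cdot u^k$ is no longer the sequence of powers of one word, so we need a substitute for its straightness in $T$. The jumps of $u$ and $v$ need not vanish, so $\epsilon_k$ may change with $k$. And the pieces on which exponents are independent are no longer given by a sign, nor is there an evident element such as $a\vee e$ that realizes independent choices. Section~\ref{sec:rigidity} deals with the first two points, Sections~\ref{sec:gluing} and~\ref{sec:bounded} with the third.

\section{Monotone sequences in the tree and rigidity of conjugators}\label{sec:rigidity}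

From now on fix $u,v\in F$ with expressions, let $\lambda\ge1$ bound the lengths of their words, and put
\[
N=|B_\lambda|^2,\qquad C=N+\lambda,\qquad R=4\lambda+2N+2C .
\]

We recall some geometry of trees. The \emph{projection} of a vertex $z$ to a subtree is the unique nearest vertex of the subtree, and every path from $z$ to the subtree's vertices along geodesics passes through it. If $z,z'$ have different projections $r,r'$ to a geodesic segment, then the geodesic $[z,z']$ contains $[r,r']$. An element $t\ne e$ of $G$, acting on $T$ by left multiplication, translates a line $\mathfrak A$, its \emph{axis}, by a distance $\tau\ge1$, and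
\begin{equation}\label{eq:displacement}
|k^{-1}tk|=d(k,tk)=\tau+2d(k,\mathfrak A)\qquad(k\in G).
\end{equation}

\subsection{The tree lemma}

Two increasing sequences cannot pass through the same two vertices in opposite orders. Sequences with bounded steps that cross a long segment in opposite directions need not share vertices, but both pass near every vertex of the segment. By the pigeonhole principle the offsets repeat, and right invariance cancels them.

\begin{lemma}\label{lem:tree}
Let $P\in X$, let $\sigma=(s_0,\dots,s_n)$ be a geodesic in $T$, and let $\mathrm{pr}(z)\in\{0,\dots,n\}$ be the index of the projection of $z$ to $\sigma$. Let $(z_i)_{0\le i\le m}$ and $(z'_i)_{0\le i\le m'}$ be sequences in $G$, both strictly $P$-increasing or both strictly $P$-decreasing, with consecutive distances at most $\lambda$, and with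
\[
\mathrm{pr}(z_0)=0,\quad \mathrm{pr}(z_m)=n,\quad \mathrm{pr}(z'_0)=n,\quad \mathrm{pr}(z'_{m'})=0 .
\]
Then $n\le N$.
\end{lemma}

\begin{proof}
The reverse of a right order is a right order, so we may assume that both sequences increase. For $0\le j<n$ let
\[
\mu_j=\max\{i:\mathrm{pr}(z_i)\le j\}<m,\qquad \nu_j=\max\{i:\mathrm{pr}(z'_i)\ge j+1\}<m'.
\]
Then $\mathrm{pr}(z_{\mu_j})\le j<\mathrm{pr}(z_{\mu_j+1})$, so $[z_{\mu_j},z_{\mu_j+1}]$ contains $s_j$; and $\mathrm{pr}(z'_{\nu_j+1})\le j<\mathrm{pr}(z'_{\nu_j})$, so $[z'_{\nu_j},z'_{\nu_j+1}]$ contains $s_j$. Hence $z_{\mu_j}=s_jc_j$ and $z'_{\nu_j}=s_jc'_j$ with $c_j,c'_j\in B_\lambda$. If $n>N$, there are $j<j'$ with $c_j=c_{j'}=c$ and $c'_j=c'_{j'}=c'$. Since $\mu_j\le\mu_{j'}$ and $s_j\ne s_{j'}$, we get $s_jc<_Ps_{j'}c$, so $s_j<_Ps_{j'}$. Since $\nu_{j'}\le\nu_j$, we get $s_{j'}c'<_Ps_jc'$, so $s_{j'}<_Ps_j$. This is a contradiction.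
\end{proof}

Let $h$ be a conjugator from $u$ to $v$ and $P\in Y_u$. Then $u^kh=hv^k$, and each $u^kh$ is again a conjugator. In $(G,P)$ put
\begin{equation}\label{eq:orbits}
\alpha_k=e\cdot u^k,\qquad \beta_k=\alpha_k\cdot h=e\cdot hv^k\qquad(k\in\mathbb Z).
\end{equation}
Since $u$ moves $e$, the sequence $(\alpha_k)$ is strictly monotone, and so is $(\beta_k)$, in the same direction, because $h$ preserves order. By \eqref{eq:move}, $\alpha_{k+1}=\alpha_ku(P^{\alpha_k})$ and $\beta_{k+1}=\beta_kv(P^{\beta_k})$, so consecutive distances are at most $\lambda$. Thus Lemma~\ref{lem:tree} applies to segments of these two sequences, with a bound $N$ that does not depend on $h$.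

\subsection{Short values}

\begin{proposition}\label{prop:short}
Let $h$ be a conjugator from $u$ to $v$. For every $P\in Y_u$ there is $m\in\mathbb Z$ with $|(u^mh)(P)|\le C$.
\end{proposition}

\begin{proof}
Let $h$ have width at most $L$, so $d(\alpha_k,\beta_k)=|h(P^{\alpha_k})|\le L$. The $\alpha_k$ are distinct and balls are finite, so there is $J$ with $|\alpha_{\pm J}|>L+N$. Let $p$ be the projection of $e$ to $[\alpha_{-J},\alpha_J]$. Both $\alpha_{-J}$ and $\alpha_J$ project to $p$ on the segment $[p,e]$. The sequence $\alpha_{-J},\dots,\alpha_0=e$ crosses this segment from $p$ to $e$, and $\alpha_0,\dots,\alpha_J$ crosses it back, so $d(p,e)\le N$ by Lemma~\ref{lem:tree}. Hence $d(p,\alpha_{\pm J})>L$. Now $\alpha_{-J}$ and $\alpha_J$ lie in different components of $T\setminus\{p\}$, and $\beta_{\pm J}$, being within $L$ of $\alpha_{\pm J}$, lies in the same component as $\alpha_{\pm J}$. The path formed by the geodesics $[\beta_m,\beta_{m+1}]$, $-J\le m<J$, therefore passes through $p$. If $p\in[\beta_m,\beta_{m+1}]$, then $|\beta_m|\le N+\lambda=C$, and $\beta_m=(u^mh)(P)$.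
\end{proof}

The hypothesis $P\in Y_u$ makes the orbit infinite, and it cannot be dropped. For $u=v=a\vee e$, $h=(a\wedge e)^i$ and $a<_Pe$, we have $(u^mh)(P)=a^i$ for all $m$.

\subsection{Short values are locally determined}

\begin{lemma}\label{lem:nojump}
Let $h$ be a conjugator from $u$ to $v$. Let $\{P^+,P^-\}\subseteq Y_u$ be an adjacent pair with data $(x,t)$, where $|t|>R$, and suppose that $|h(P^+)|\le C$ or $|h(P^-)|\le C$. Then $h(P^+)=h(P^-)$.
\end{lemma}

The argument extends Example~\ref{ex:generator}. A nonzero jump of $h$ at $x$ must be created somewhere on the negative half of the $u$-orbit and destroyed on the positive half. This can happen only where $u$ or $v$ jumps, hence, by Lemma~\ref{lem:cocycle}(b), near the axis of $t$. But $|t|>R$ puts the axis far from $e$, and the orbits would have to come from the axis to $e$ and go back.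

\begin{proof}
Replacing $t$ by $t^{-1}$ if necessary, assume $|h(P^+)|\le C$. First, $u$ moves $x$. Otherwise $xu(P^+)=x$, so $u(P^+)=t^i$, with $i\ne0$ because $P^+\in Y_u$, and $\lambda\ge|t^i|\ge|t|>R$, which is false.

\emph{The jumps along the orbit.} Put $x_k=x\cdot u^k$, which are distinct points, $y_k=x_k\cdot h$, and $\epsilon_k=n_{x_k}(h)$. Lemma~\ref{lem:cocycle}(a), applied to $uh=hv$ at $x_k$, gives $n_{x_k}(u)+\epsilon_{k+1}=\epsilon_k+n_{y_k}(v)$, that is,
\[
\epsilon_{k+1}-\epsilon_k=\delta_k:=n_{y_k}(v)-n_{x_k}(u).
\]
By Lemma~\ref{lem:cocycle}(c), $\epsilon_k=0$ for large $|k|$. Suppose $\epsilon_0\ne0$. Then there are $k<0\le k'$ with $\delta_k\ne0$ and $\delta_{k'}\ne0$.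

Let $\alpha_i,\beta_i$ be the sequences \eqref{eq:orbits} in $(G,P^+)$. By \eqref{eq:compatible}, $x\alpha_i=x_i$ and $x\beta_i=y_i$, so $t_{x_i}=\alpha_i^{-1}t\alpha_i$ and $t_{y_i}=\beta_i^{-1}t\beta_i$. Also $\alpha_0=e$ and $|\beta_0|=|h(P^+)|\le C$. Since $\delta_k\ne0$, one of $n_{x_k}(u)$, $n_{y_k}(v)$ is nonzero, and Lemma~\ref{lem:cocycle}(b) gives $z\in\{\alpha_k,\beta_k\}$ with $|z^{-1}tz|\le2\lambda$. In the same way $\delta_{k'}\neq0$ gives $z'\in\{\alpha_{k'},\beta_{k'}\}$ with $|z'^{-1}tz'|\le2\lambda$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]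
\draw[thick] (0,-1.9) -- (0,1.9) node[above] {$\mathfrak A$};
\draw (0,0) -- (9,0);
\draw[line width=1.6pt] (1.5,0) -- (7,0);
\fill (0,0) circle (2pt) node[left] {$p$};
\fill (1.5,0) circle (2pt) node[below left] {$s_0$};
\fill (7,0) circle (2pt) node[above right] {$s_n$};
\fill (9,0) circle (2pt) node[right] {$e=\alpha_0$};
\fill (0.8,1.3) circle (2pt) node[above] {$z$};
\fill (0.8,-1.1) circle (2pt) node[left] {$z'$};
\fill (8.4,1.0) circle (2pt) node[right] {$\beta_0$};
\draw[->,dashed] (0.9,1.25) .. controls (2.5,0.3) and (6.5,0.3) .. (8.3,0.95);
\draw[->,dashed] (8.9,-0.1) .. controls (6.5,-0.5) and (2.5,-0.3) .. (0.9,-1.05);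
\draw[<->] (0.05,-1.6) -- (1.5,-1.6) node[midway,below] {$\lambda$};
\draw[<->] (1.5,-1.6) -- (7,-1.6) node[midway,below] {$n>N$};
\draw[<->] (7,-1.6) -- (9,-1.6) node[midway,below] {$C$};
\end{tikzpicture}
\caption{The axis $\mathfrak A$ of $t$ is far from $e$. The vertices $z,z'$ lie within $\lambda$ of the axis and $\alpha_0,\beta_0$ lie within $C$ of $e$. A monotone sequence from $z$ to $\alpha_0$ or $\beta_0$, and one from $\alpha_0$ or $\beta_0$ to $z'$ (dashed), cross the bold segment from $s_0$ to $s_n$ in opposite directions, which the tree lemma forbids when $n>N$.}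
\label{fig:axis}
\end{figure}

\emph{The geometry} (Figure~\ref{fig:axis}). Let $\mathfrak A$ be the axis of $t$ and $\tau$ its translation length. By \eqref{eq:displacement}, $\tau\le2\lambda$, the vertices $z,z'$ are within $\lambda$ of $\mathfrak A$, and
\[
d_0:=d(e,\mathfrak A)=\frac{|t|-\tau}{2}>\frac{R-2\lambda}{2}=N+C+\lambda .
\]
Let $p$ be the projection of $e$ to $\mathfrak A$, and let $\sigma=(s_0,\dots,s_n)$ be the part of $[p,e]$ from the vertex $s_0$ at distance $\lambda$ from $p$ to the vertex $s_n$ at distance $C$ from $e$. Then $n=d_0-C-\lambda>N$.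

A vertex $w$ with $d(w,\mathfrak A)\le\lambda$ projects to $s_0$. Otherwise $w$ lies on the $s_1$-side of the edge $\{s_0,s_1\}$, while $\mathfrak A$ lies on the $s_0$-side, so $d(w,\mathfrak A)\ge d(s_1,\mathfrak A)=\lambda+1$. A vertex $w$ with $d(w,e)\le C$ projects to $s_n$. Otherwise $w$ lies on the $s_{n-1}$-side of the edge $\{s_{n-1},s_n\}$, while $e$ lies on the $s_n$-side, so $d(w,e)\ge d(s_{n-1},e)=C+1$. Thus $z,z'$ project to $s_0$, and $\alpha_0,\beta_0$ project to $s_n$; this is where $|h(P^+)|\le C$ is used.

The sequence ($\alpha$ or $\beta$) that contains $z$, taken from index $k$ to index $0$, goes from $s_0$ to $s_n$ in projection. The sequence that contains $z'$, taken from index $0$ to index $k'$, goes from $s_n$ to $s_0$. Both are monotone in the same direction with steps at most $\lambda$, so Lemma~\ref{lem:tree} gives $n\le N$, a contradiction. Hence $n_x(h)=\epsilon_0=0$.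
\end{proof}

\begin{proposition}\label{prop:local}
Let $h$ be a conjugator from $u$ to $v$. Let $P\in Y_u$ with $|h(P)|\le C$, and let $Q\in X$ agree with $P$ on $B_R$. Then $h(Q)=h(P)$.
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:path} with $S_0=B_R$ and $S$ a ball containing $S_0$ and the words of an expression of $h$. All terms of the sequence agree with $P$ on $B_R\supseteq B_\lambda$, so they lie in $Y_u$. We show along the sequence that $h(P_i)=h(P)$. A step whose terms agree on $S$ does not change the value of $h$. If a step is an adjacent pair with data $(x,t)$, then $t\notin B_R$, because the two orders agree on $B_R$ and disagree on $\{e,t\}$; one of them has value $h(P)\in B_C$, and Lemma~\ref{lem:nojump} applies.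
\end{proof}

The point is that $R$ depends on $u$ and $v$ only, however wide $h$ is.

\section{Gluing}\label{sec:gluing}

We want to build a new conjugator from pieces of old ones, and the algorithm must recognize candidate functions that come from $F$. So we ask which locally constant functions are restrictions of elements of $F$. The obstruction is monotonicity: if $p\le q$ are points of a $G$-chain with compatible orders $P,Q$, an element $f$ must satisfy $pf(P)\le qf(Q)$. Lemma~\ref{lem:interpolation} gives an algebraic criterion, and Lemma~\ref{lem:amalgam} shows that it is exactly this monotonicity.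

\begin{lemma}[Interpolation]\label{lem:interpolation}
Let $Y\subseteq X$ be closed and $f:Y\to G$ locally constant. There is $g'\in F$ with $g'|_Y=f$ if and only if
\begin{enumerate}
\item[(I)] for all $P,Q\in Y$ there is $b\in G$ with $f(P)\le_Pb$ and $b\le_Qf(Q)$.
\end{enumerate}
\end{lemma}

\begin{proof}
\emph{Necessity.} Let $g'=\bigvee_i\bigwedge_jw_{ij}$ and choose $i$ attaining the maximum at $P$, so that $w_{ij}\ge_Pf(P)$ for all $j$. Let $b$ be the $Q$-least of the $w_{ij}$ for this $i$. Then $b\le_Qg'(Q)=f(Q)$.

\emph{Sufficiency.} If $Y=\emptyset$ take $g'=e$. Otherwise choose $b_{P,Q}$ as in (I). Fix $P$. The set $\{Q'\in Y:b_{P,Q}\le_{Q'}f(Q')\}$ is an open neighborhood of $Q$ in $Y$, since $f$ is locally constant. By compactness finitely many of them, for $Q_1,\dots,Q_r$, cover $Y$. Then $g_P=\bigwedge_jb_{P,Q_j}$ satisfies $g_P(Q')\le_{Q'}f(Q')$ for all $Q'\in Y$, and $g_P(P)\ge_Pf(P)$ because all $b_{P,Q_j}\ge_Pf(P)$. So the sets $\{P'\in Y:g_P(P')\ge_{P'}f(P')\}$ are open neighborhoods of $P$. If those for $P_1,\dots,P_s$ cover $Y$, then $g'=\bigvee_ig_{P_i}$ has $g'|_Y=f$.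
\end{proof}

\begin{lemma}[Amalgamation]\label{lem:amalgam}
Let $P,Q\in X$ and $k,l\in G$. If no $b\in G$ satisfies $k\le_Pb$ and $b\le_Ql$, then there is a $G$-chain $pG\sqcup qG$, with $p,q$ free of orders $P,Q$, such that $p<q$ and $pk>ql$. Conversely, if $p\le q$ and $pk>ql$ in some $G$-chain with $P,Q$ compatible with $p,q$, then there is no such $b$.
\end{lemma}

\begin{proof}
The converse holds because such a $b$ would give $pk\le pb\le qb\le ql$. For the first statement, order two copies $pG,qG$ of $G$ by $P$ and $Q$, and place a point of $pG$ below a point of $qG$ only when $p<q$ forces it: put $pg<qg'$ if there is $b$ with $g\le_Pb$ and $b\le_Qg'$, and $qg'<pg$ otherwise. The relation $pg<qg'$ persists when $g$ decreases in $P$ or $g'$ increases in $Q$; hence $qg'<pg$ persists when $g$ increases or $g'$ decreases. This gives transitivity for triples $y_1<y_2<y_3$ in which $y_2$ lies in the same copy as $y_1$ or $y_3$. In the remaining cases: if $pg<qg'<ph$ and $h\le_Pg$, then $ph<qg'$, a contradiction, so $g<_Ph$; if $qg'<pg<qh$ and $h\le_Qg'$, then $pg<qg'$, a contradiction, so $g'<_Qh$. The order is invariant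 under right multiplication by $c\in G$ (replace $b$ by $bc$). The choice $b=e$ gives $p<q$, and the hypothesis gives $ql<pk$.
\end{proof}

Interpolation from $Y_u$ leaves the values outside $Y_u$ uncontrolled. The next lemma shows that the relation $ug'=g'v$ can nevertheless be read off from $g'|_{Y_u}$: outside $Y_u$ we only need $g'$ to send fixed points of $u$ to fixed points of $v$, and this holds as soon as the points moved by $v$ are all images of points moved by $u$.

\begin{lemma}\label{lem:criterion}
Let $g'\in F$ and $f=g'|_{Y_u}$. Then $ug'=g'v$ if and only if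
\begin{enumerate}
\item[(i)] $P^{u(P)}\in Y_u$ and $u(P)\,f(P^{u(P)})=f(P)\,v(P^{f(P)})$ for all $P\in Y_u$, and
\item[(ii)] for every $P\in Y_v$ there is $k\in G$ with $P^k\in Y_u$ and $k\,f(P^k)=e$.
\end{enumerate}
The condition $P^{u(P)}\in Y_u$ holds for every $P\in Y_u$.
\end{lemma}

\begin{proof}
If $u$ moves $e$ in $(G,P)$, it moves $e\cdot u$; this is the last sentence. By \eqref{eq:product}, (i) says that $ug'$ and $g'v$ have the same values on $Y_u$. Let $ug'=g'v$. Then (i) holds. For $P\in Y_v$ put $k=e\cdot g'^{-1}$ in $(G,P)$. Then $k\cdot u=(e\cdot v)\cdot g'^{-1}\ne k$, so $P^k\in Y_u$, and $kf(P^k)=k\cdot g'=e$ by \eqref{eq:move}.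

Conversely assume (i) and (ii). By Lemma~\ref{lem:faithful} it suffices to compare values at $P\notin Y_u$. Let $z=e\cdot g'$ in $(G,P)$. Then $(ug')(P)=z$ and $(g'v)(P)=z\cdot v$. If $z\cdot v\ne z$, then $P^z\in Y_v$, and (ii) gives $k$ with $P^{zk}\in Y_u$ and $kf(P^{zk})=e$. So $zk\cdot g'=zk\,f(P^{zk})=z=e\cdot g'$, hence $zk=e$ and $P\in Y_u$, a contradiction.
\end{proof}

\section{Components and a bounded conjugator}\label{sec:bounded}

\subsection{Bumps and components}

Let $p$ be a point of a $G$-chain moved by $u$. Its \emph{bump} $\mathrm{bp}(p)$ is the convex hull of $\{p\cdot u^k:k\in\mathbb Z\}$. Suppose $p\cdot u>p$ and $q\in\mathrm{bp}(p)$. Then $p\cdot u^k\le q<p\cdot u^{k+1}$ for some $k$, so $q<p\cdot u^{k+1}\le q\cdot u$, and $p\cdot u^{k+j}\le q\cdot u^j<p\cdot u^{k+j+1}$ for all $j$. So $q$ is moved by $u$ and $\mathrm{bp}(q)=\mathrm{bp}(p)$. If $p\cdot u<p$, apply this to $u^{-1}$, which has the same bumps. Thus two bumps are equal or disjoint, and if they are disjoint and $p<q$, then every point of $\mathrm{bp}(p)$ is below every point of $\mathrm{bp}(q)$. If $c\in F$ commutes with $u$, then $\mathrm{bp}(p)\cdot c=\mathrm{bp}(p\cdot c)$.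

On a single bump a conjugator of the form ``$u^mg$'' must use one exponent $m$, whereas on different bumps different exponents never violate monotonicity. Since a conjugator is a function on orders, we must use one exponent for all orders that can occur in a common bump. Components are the finite, computable form of this relation.

Let $\mathcal V$ be the set of restrictions to $B_R$ of elements of $Y_u$. It consists of the coherent orders on $B_R$ in which the expression of $u$ selects a word other than $e$, so it is finite and computable by Corollary~\ref{cor:patterns}(a). For $P\in Y_u$ write $V(P)=P|_{B_R}$. For $V\in\mathcal V$ let $[V]=\{P\in X:P|_{B_R}=V\}$, a clopen subset of $Y_u$, and let $u_V\in B_\lambda\setminus\{e\}$ be the common value of $u$ on $[V]$.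

A \emph{link} from $V$ to $V'$ is a coherent order $\pi$ on $\{p,q\}\times B_R$ that induces $V$ on the $p$-copy and $V'$ on the $q$-copy and has $p<q<pu_V$ or $pu_V<q<p$. Write $V\approx V'$ if there is a link from $V$ to $V'$. The \emph{components} are the classes of the equivalence relation on $\mathcal V$ generated by $\approx$, and for a component $\mathcal C$ we put $Y_{\mathcal C}=\bigcup_{V\in\mathcal C}[V]$. The sets $Y_{\mathcal C}$ are clopen and partition $Y_u$. Links and components are computable.

\begin{lemma}\label{lem:bump}
Let $p,q$ be free points of a $G$-chain $\Omega$, with orders $P,Q$. If $P\in Y_{\mathcal C}$ and $q\in\mathrm{bp}(p)$, then $Q\in Y_{\mathcal C}$. In particular, if $P\in Y_{\mathcal C}$ and $k$ lies in the bump of $e$ in $(G,P)$, then $P^k\in Y_{\mathcal C}$.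
\end{lemma}

\begin{proof}
The point $q$ is moved by $u$, so $Q\in Y_u$. Assume first that $q$ lies weakly between $p$ and $p\cdot u$; we show $V(P)\approx V(Q)$. A link requires different orbits and strict inequalities, and we obtain both by doubling. Order $\Omega\times\{0,1\}$ lexicographically, with $G$ acting on the first coordinate. For $i\in\{0,1\}$ the points $p'=(p,i)$ and $q'=(q,1-i)$ are free, have orders $P,Q$, lie in different orbits, and $p'\cdot u=(p\cdot u,i)$. If $q$ is strictly between $p$ and $p\cdot u$, then $q'$ is strictly between $p'$ and $p'\cdot u$ for either $i$. If $q$ equals the smaller of $p$ and $p\cdot u$, take $i=0$; if it equals the larger, take $i=1$; again $q'$ is strictly between. Since $p'\cdot u=p'u_{V(P)}$, the order induced on $\{p',q'\}\times B_R$ is a link.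

In general, let $p_j=p\cdot u^j$, a free point with order $P_j\in Y_u$. The first case gives $V(P_j)\approx V(P_{j+1})$ for all $j$, so all $P_j$ lie in $Y_{\mathcal C}$. The point $q$ lies weakly between $p_j$ and $p_j\cdot u$ for some $j$, so $V(P_j)\approx V(Q)$.
\end{proof}

Say that $c\in C(u)$ \emph{preserves bumps} if $e\cdot c\in\mathrm{bp}(e)$ in $(G,P)$ for every $P\in Y_u$. Powers of $u$ preserve bumps. If $c$ preserves bumps and $p$ is a free point moved by $u$, then $p\cdot c\in\mathrm{bp}(p)$, by the isomorphism $(G,P)\to pG$; so $\mathrm{bp}(p)\cdot c=\mathrm{bp}(p)$ and also $p\cdot c^{-1}\in\mathrm{bp}(p)$.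

\begin{lemma}[Patching]\label{lem:patch}
Let $g$ be a conjugator from $u$ to $v$, and for each component $\mathcal C$ let $c_{\mathcal C}\in C(u)$ preserve bumps. Then there is a conjugator $g'$ from $u$ to $v$ with $g'(P)=(c_{\mathcal C}g)(P)$ for all $\mathcal C$ and $P\in Y_{\mathcal C}$.
\end{lemma}

\begin{proof}
Put $f=c_{\mathcal C}g$ on $Y_{\mathcal C}$; this is locally constant on $Y_u$. We check (I) for $P\in Y_{\mathcal C}$, $Q\in Y_{\mathcal C'}$. If $\mathcal C=\mathcal C'$, the necessity part of Lemma~\ref{lem:interpolation}, for $c_{\mathcal C}g$, provides $b$. Let $\mathcal C\ne\mathcal C'$ and suppose that no $b$ exists. Lemma~\ref{lem:amalgam} gives a chain with free points $p<q$ of orders $P,Q$ and $pf(P)>qf(Q)$. By Lemma~\ref{lem:bump}, $q\notin\mathrm{bp}(p)$, so $\mathrm{bp}(p)$ lies below $\mathrm{bp}(q)$ and $p\cdot c_{\mathcal C}<q\cdot c_{\mathcal C'}$. Applying $g$ gives $pf(P)<qf(Q)$, a contradiction. So there is $g'\in F$ with $g'|_{Y_u}=f$.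

We verify the conditions of Lemma~\ref{lem:criterion}. For (i), let $P\in Y_{\mathcal C}$. Then $P^{u(P)}\in Y_{\mathcal C}$ by Lemma~\ref{lem:bump}, so both sides of (i) are computed with $h=c_{\mathcal C}g$: the left side is $(uh)(P)$, the right side is $(hv)(P)$, and $uh=hv$. For (ii), let $P\in Y_v$ and $x=e\cdot g^{-1}$ in $(G,P)$. Then $x\cdot u=(e\cdot v)\cdot g^{-1}\ne x$, so $P^x\in Y_{\mathcal C}$ for some $\mathcal C$. The point $k=x\cdot c_{\mathcal C}^{-1}$ lies in $\mathrm{bp}(x)$, so $P^k\in Y_{\mathcal C}$ by Lemma~\ref{lem:bump}, and $kf(P^k)=k\cdot c_{\mathcal C}g=x\cdot g=e$.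
\end{proof}

\subsection{A computable bound on exponents}

Let $g$ be a conjugator. By Propositions~\ref{prop:short} and~\ref{prop:local}, on each $[V]$ some $u^{m_V}g$ has a constant value $H_V\in B_C$. To use a single exponent on a component we must bound $m_{V'}-m_V$ for $V\approx V'$ without knowing $g$. In any $G$-chain that realizes a link, this difference counts how many $v$-steps separate $pH_V$ from $qH_{V'}$, as we check in the proof of Theorem~\ref{thm:bounded}. For a wrong guess of $H_V,H_{V'}$, the $v$-orbit of the first point may never reach the second, and we need to detect this. We therefore realize links not by free completion but by piecewise linear maps, whose fixed points can be computed.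

Let $\pi$ be a link from $V$ to $V'$. Place the elements of $\{p,q\}\times B_R$ at $1,2,3,\dots$ in the order $\pi$. Each $a\in A$ acts as a strictly increasing partial map $y\mapsto ya$, with nonempty domain; extend it to a homeomorphism of $\mathbb R$, affine between consecutive domain points and of slope $1$ outside. This makes $\mathbb R$ a $G$-chain $\mathbb R_\pi$, in which the points named $pk,qk$ ($k\in B_R$) are the images of $p,q$ under $k$. For $H,H'\in B_C\subseteq B_R$ let $z=pH$, $z'=qH'$, and define
\[
\kappa(\pi,H,H')=\{i\in\mathbb Z:\ z'\text{ lies weakly between }z\cdot v^i\text{ and }z\cdot v^{i+1}\}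
\]
if $z\cdot v\ne z$, and $\kappa(\pi,H,H')=\emptyset$ otherwise.

\begin{lemma}\label{lem:kappa}
The set $\kappa(\pi,H,H')$ has at most two elements and is computable.
\end{lemma}

\begin{proof}
Compositions, inverses, maxima and minima of increasing piecewise linear homeomorphisms with finitely many pieces and rational data are again of this kind and can be computed. So $v$ acts on $\mathbb R_\pi$ as an explicit such map, and we can decide whether $z\cdot v=z$. Assume not. The sequence $(z\cdot v^i)_i$ is strictly monotone, so $z'$ lies in at most two of the closed intervals. Let $I$ be the closed interval between $z$ and $z'$. We can decide whether $v$ has a fixed point $c$ in $I$, by solving a linear equation on each piece.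

If it has, then $c\ne z$, all $z\cdot v^i$ lie strictly on the same side of $c$ as $z$, and $z'$ equals $c$ or lies on the other side; so $\kappa=\emptyset$. If it has not, the displacement $y\cdot v-y$ has constant sign and is bounded away from $0$ on the compact interval $I$, and the same holds for $v^{-1}$, with the opposite sign. So the iterates of $z$ under one of $v,v^{-1}$ move toward $z'$ and reach or pass it after finitely many steps. At that step we know the interval containing $z'$, and whether $z'$ is an endpoint shared with the next interval.
\end{proof}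

Let $K$ be the maximum of $|i|$ over all $i\in\kappa(\pi,H,H')$, all links $\pi$ and all $H,H'\in B_C$ (and $K=0$ if there are none). Put
\[
D=C+\lambda K|\mathcal V|,\qquad R'=\max(R,D).
\]
These numbers are computable from $u$ and $v$.

\begin{theorem}\label{thm:bounded}
If $u,v$ are conjugate in $F$, there is $g'\in F$ with $g'^{-1}ug'=v$ such that for all $P\in Y_u$ we have $|g'(P)|\le D$, and $g'(P)$ depends only on $P|_{B_{R'}}$.
\end{theorem}

\begin{proof}
Let $ug=gv$. For $V\in\mathcal V$, apply Proposition~\ref{prop:short} to one order in $[V]$ and then Proposition~\ref{prop:local} to the resulting conjugator $u^{m_V}g$. This gives $m_V\in\mathbb Z$ and $H_V\in B_C$ with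
\begin{equation}\label{eq:local}
(u^{m_V}g)(P)=H_V\qquad\text{for all }P\in[V].
\end{equation}

\emph{Exponents along a link.} Let $\pi$ be a link from $V$ to $V'$ and $i=m_{V'}-m_V$. In $\mathbb R_\pi$ the point $p$ need not be free, but any order compatible with $p$ lies in $[V]$, because the points $pk$, $k\in B_R$, are distinct and ordered by $V$; for the same reason any order compatible with $q$ lies in $[V']$. By \eqref{eq:compatible} and \eqref{eq:local},
\[
z:=pH_V=p\cdot u^{m_V}g,\qquad z':=qH_{V'}=q\cdot u^{m_{V'}}g,\qquad p\cdot u=pu_V\neq p .
\]
From $gv^j=u^jg$ we get $z\cdot v=(p\cdot u)\cdot u^{m_V}g\ne z$, and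
\[
z\cdot v^i=p\cdot u^{m_{V'}}g,\qquad z\cdot v^{i+1}=(p\cdot u)\cdot u^{m_{V'}}g .
\]
Since $q$ is between $p$ and $p\cdot u$ and $u^{m_{V'}}g$ preserves order, $z'$ is between $z\cdot v^i$ and $z\cdot v^{i+1}$. So $i\in\kappa(\pi,H_V,H_{V'})$, and $|m_{V'}-m_V|\le K$ whenever $V\approx V'$. For each component $\mathcal C$ choose $V_0\in\mathcal C$ and put $m_{\mathcal C}=m_{V_0}$. Any $V\in\mathcal C$ is joined to $V_0$ by a chain of fewer than $|\mathcal V|$ links, so $|m_{\mathcal C}-m_V|\le K|\mathcal V|$.

\emph{The conjugator.} Lemma~\ref{lem:patch} with $c_{\mathcal C}=u^{m_{\mathcal C}}$ gives a conjugator $g'$ that equals $u^{m_{\mathcal C}}g$ on $Y_{\mathcal C}$. Let $P\in Y_{\mathcal C}$, $V=V(P)$ and $j=m_{\mathcal C}-m_V$. Then $u^{m_{\mathcal C}}g=(u^{m_V}g)v^j$, so by \eqref{eq:product} and \eqref{eq:local}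
\[
g'(P)=H_V\,v^j(P^{H_V}).
\]
Since $v^j$ has width at most $\lambda|j|$, we get $|g'(P)|\le C+\lambda K|\mathcal V|=D$. The order $V$, and with it $H_V$ and $j$, is determined by $P|_{B_R}$, and $v^j(P^{H_V})$ is determined by $P$ on $H_VB_{\lambda|j|}\subseteq B_D$. So $g'(P)$ is determined by $P|_{B_{R'}}$.
\end{proof}

\section{The algorithm}\label{sec:algorithm}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Rewrite $u,v$ as expressions and compute $\lambda$, $R$, $D$, $R'$ and the finite set $\mathcal V'$ of restrictions to $B_{R'}$ of elements of $Y_u$. A \emph{candidate} is a function $\varphi:\mathcal V'\to B_D$; it defines the locally constant function $f(P)=\varphi(P|_{B_{R'}})$ on $Y_u$. There are finitely many candidates. Test each of them for the following conditions.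
\begin{enumerate}
\item[(T1)] $u(P)\,f(P^{u(P)})=f(P)\,v(P^{f(P)})$ for all $P\in Y_u$.
\item[(T2)] $f$ satisfies (I) on $Y_u$.
\item[(T3)] For every $P\in Y_v$ there is $k\in B_D$ with $P^k\in Y_u$ and $k\,f(P^k)=e$.
\end{enumerate}

\emph{The tests are decidable.} In (T1), membership in $Y_u$ and $u(P)$ depend on $P|_{B_\lambda}$, the value $f(P^{u(P)})$ on $P|_{B_{\lambda+R'}}$, and $v(P^{f(P)})$ on $P|_{B_{R'}}$ and $P|_{B_{D+\lambda}}$. In (T3), membership in $Y_v$ depends on $P|_{B_\lambda}$, and the conditions on $k\in B_D$ depend on $P|_{B_{D+R'}}$. So both tests depend only on the restriction of $P$ to $B_{R'+D+\lambda}$, which ranges over the finite list of coherent orders by Corollary~\ref{cor:patterns}(a).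

For (T2) we claim that (I) fails if and only if there is a coherent order on $\{p,q\}\times B_{R'}$, inducing some $W,W'\in\mathcal V'$ on the two copies, with $p<q$ and $p\varphi(W)>q\varphi(W')$; this makes sense because $D\le R'$, and it is a finite check. If such an order exists, realize it by Corollary~\ref{cor:patterns}(b). The orders $P,Q$ at $p,q$ restrict to $W,W'$, so they lie in $Y_u$ with $f(P)=\varphi(W)$ and $f(Q)=\varphi(W')$, and they violate (I) by the converse part of Lemma~\ref{lem:amalgam}. If (I) fails for $P,Q$, restrict the chain of Lemma~\ref{lem:amalgam} to $\{p,q\}\times B_{R'}$.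

\emph{Some candidate passes if and only if $u,v$ are conjugate.} Let $u,v$ be conjugate, and take $g'$ from Theorem~\ref{thm:bounded}. Then $g'|_{Y_u}$ is the function $f$ of a candidate $\varphi$. It passes (T2) by Lemma~\ref{lem:interpolation} and (T1) by Lemma~\ref{lem:criterion}(i). The element $k$ of Lemma~\ref{lem:criterion}(ii) is the inverse of $f(P^k)\in B_D$, so $k\in B_D$ and (T3) holds. Conversely, if $\varphi$ passes all tests, then (T2) and Lemma~\ref{lem:interpolation} give $g'\in F$ with $g'|_{Y_u}=f$, and (T1), (T3) and Lemma~\ref{lem:criterion} give $ug'=g'v$.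

The case $u=e$ is included: then $Y_u=\emptyset$, the only candidate is the empty function, and it passes if and only if $Y_v=\emptyset$, that is, $v=e$. Every step is uniform in $\eta$. When the answer is positive, enumerate $F$ and test $ug=gv$ with the solution of the word problem until a conjugator appears.
\end{proof}

\section{Centralizers and infinite rank}\label{sec:centralizers}

In this section $v=u\ne e$, so conjugators are the elements of $C(u)$, and the constants and components are those of the pair $(u,u)$. We recall that an \emph{$\ell$-ideal} of an $\ell$-group $H$ is a normal subgroup $M$ that is convex and closed under $\vee,\wedge$; then $H/M$ is an $\ell$-group in such a way that the quotient map is an $\ell$-homomorphism. Conjugation by $u$ preserves $\vee$ and $\wedge$, so $C(u)$ is closed under them and is an $\ell$-group.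

\begin{lemma}\label{lem:perp}
$u^\perp=\{g\in F:g(P)=e\text{ for all }P\in Y_u\}\subseteq C(u)$.
\end{lemma}

\begin{proof}
In $(G,P)$, $e\cdot(g\vee g^{-1})=\max(e\cdot g,e\cdot g^{-1})$ is $e$ if $g$ fixes $e$ and is $>e$ otherwise. So $(g\vee g^{-1})\wedge(u\vee u^{-1})$ has value $e$ at $P$ if and only if $g(P)=e$ or $u(P)=e$, and Lemma~\ref{lem:faithful} gives the equality. If $g\in u^\perp$, then by \eqref{eq:move} no point of $(G,P)$ is moved by both $g$ and $u$. Permutations with disjoint supports commute, so $gu$ and $ug$ have the same values.
\end{proof}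

For a generator $a$ we have $Y_a=X$, so $a^\perp=\{e\}$, and Example~\ref{ex:generator} is the case $c(a)=2$ of Theorem~\ref{thm:centralizer}. The next lemma is the general form of that computation.

\begin{lemma}\label{lem:central}
Let $g\in C(u)$.
\begin{enumerate}
\item[(a)] For every free point $p$ moved by $u$ there are $n\ge1$ and $j\in\mathbb Z$ with $p\cdot g^n=p\cdot u^j$.
\item[(b)] $g$ preserves bumps.
\item[(c)] If $g(P)=e$ for one $P\in Y_{\mathcal C}$, then $g(P)=e$ for all $P\in Y_{\mathcal C}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We may take $p=e$ in $(G,P)$ with $P\in Y_u$. By Proposition~\ref{prop:short} for $g^i$, there are $m_i$ with $e\cdot u^{m_i}g^i\in B_C$ for $0\le i\le|B_C|$. Two of these coincide, say for $i<i'$. Since $g$ and $u$ commute, applying $g^{-i}u^{-m_{i'}}$ gives $e\cdot g^{i'-i}=e\cdot u^{m_i-m_{i'}}$.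

(b) Let $P\in Y_u$ and $\Delta=\mathrm{bp}(e)$ in $(G,P)$. If $e\cdot g\notin\Delta$, the bump $\Delta\cdot g$ lies entirely above or entirely below $\Delta$. Applying $g$ repeatedly, $\Delta\cdot g^{i+1}$ lies on the same side of $\Delta\cdot g^i$ for all $i$, so $e\cdot g^n\notin\Delta$ for $n\ge1$. This contradicts (a).

(c) By Proposition~\ref{prop:local}, if $g$ has value $e$ at one order in $[V]$, it has value $e$ on $[V]$. So let $g=e$ on $[V]$ and let $\pi$ be a link from $V$ to $V'$ or from $V'$ to $V$; we show that $g$ has value $e$ somewhere on $[V']$. Realize $\pi$ by a chain with $p,q$ free (Corollary~\ref{cor:patterns}(b)). Then $q$ lies between $p$ and $p\cdot u$, so $p$ and $q$ have the same bump. One of them, $y$, has order in $[V]$, and the other, $y'$, has order in $[V']$. The point $y$ is fixed by $g$, hence so is every $y_i=y\cdot u^i$. Choose $i$ with $y'$ in the closed interval $I$ between $y_i$ and $y_{i+1}$. Then $y'\cdot g^m\in I$ for all $m$. By (a), $y'\cdot g^n=y'\cdot u^j$ with $n\ge1$, and so $y'\cdot g^{2n}=y'\cdot u^{2j}$, a point between $y_{i+2j}$ and $y_{i+2j+1}$. If $j\ne0$ this interval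 is disjoint from $I$. So $j=0$, $g^n$ fixes $y'$, and therefore $g$ fixes $y'$. As $y'$ is free, $g$ has value $e$ at the order of $y'$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:centralizer}]
\emph{One component.} Let $M_{\mathcal C}=\{g\in C(u):g(P)=e\text{ for all }P\in Y_{\mathcal C}\}$, the set of $g\in C(u)$ that fix $e$ in $(G,P)$ for all $P\in Y_{\mathcal C}$. In this form it is a subgroup, closed under $\vee,\wedge$ and convex in $C(u)$. It is normal: for $g\in M_{\mathcal C}$, $c\in C(u)$, $P\in Y_{\mathcal C}$, the point $k=e\cdot c^{-1}$ lies in $\mathrm{bp}(e)$ by Lemma~\ref{lem:central}(b), so $P^k\in Y_{\mathcal C}$ by Lemma~\ref{lem:bump}, $g$ fixes $k$, and $e\cdot c^{-1}gc=e$. So $Q_{\mathcal C}=C(u)/M_{\mathcal C}$ is an $\ell$-group.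

Fix $P_0\in Y_{\mathcal C}$ and let $g\in C(u)$. If $g(P_0)\ge e$ in $P_0$, then $g\wedge e$ has value $e$ at $P_0$, so $g\wedge e\in M_{\mathcal C}$ by Lemma~\ref{lem:central}(c), and the image of $g$ in $Q_{\mathcal C}$ is $\ge e$. If $g(P_0)\le e$, the same argument with $g\vee e$ shows that the image is $\le e$. So $Q_{\mathcal C}$ is totally ordered. In a totally ordered group $s<s'$ implies $s^n<s'^n$ for $n\ge1$, so roots are unique and there is no torsion.

For $g,g'\in C(u)$, we have $g(P_0)=g'(P_0)$ if and only if $gg'^{-1}$ fixes $e$ in $(G,P_0)$, which by Lemma~\ref{lem:central}(c) means $gg'^{-1}\in M_{\mathcal C}$. So $g\mapsto g(P_0)$ induces an injective map $Q_{\mathcal C}\to G$. Let $\bar u$ be the image of $u$; it is central and nontrivial, so $\langle\bar u\rangle\cong\mathbb Z$. By Proposition~\ref{prop:short}, every coset of $\langle\bar u\rangle$ has a representative with value in $B_C$, so $\langle\bar u\rangle$ has finite index $n\le|B_C|$, and $s^n\in\langle\bar u\rangle$ for all $s\in Q_{\mathcal C}$. Then $(r^{-1}sr)^n=s^n$, so $r^{-1}sr=s$ by uniqueness of roots, and $Q_{\mathcal C}$ is abelian.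 The map $s\mapsto s^n$ is an injective homomorphism into $\langle\bar u\rangle$, so $Q_{\mathcal C}$ is infinite cyclic. A totally ordered infinite cyclic group is $\ell$-isomorphic to $\mathbb Z$, by sending the positive generator to $1$.

\emph{All components.} The $\ell$-homomorphism $C(u)\to\prod_{\mathcal C}Q_{\mathcal C}$ into the cardinal product has kernel $\bigcap_{\mathcal C}M_{\mathcal C}=u^\perp$ by Lemma~\ref{lem:perp}. It is onto. Given $c_{\mathcal C}\in C(u)$ for each $\mathcal C$, these elements preserve bumps by Lemma~\ref{lem:central}(b), so Lemma~\ref{lem:patch} with $g=e$ gives $g'\in C(u)$ with $g'=c_{\mathcal C}$ on $Y_{\mathcal C}$, and $g'c_{\mathcal C}^{-1}\in M_{\mathcal C}$. Thus $C(u)/u^\perp\cong\mathbb Z^c$, where $c$ is the number of components. It is computable, and $c\ge1$ since $Y_u\ne\emptyset$.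

\emph{Conjugators.} If $g^{-1}ug=v$, then $h^{-1}uh=v$ if and only if $hg^{-1}\in C(u)$.

\emph{Infinite rank.} Let $F_A$ be free on an infinite set $A$, and let $u,v$ involve only generators in a finite set $A_0$ with $|A_0|\ge2$. The $\ell$-homomorphism $\rho:F_A\to F_{A_0}$ that fixes $A_0$ and sends the other generators to $e$ is a retraction, so $F_{A_0}$ embeds in $F_A$. If $g^{-1}ug=v$ in $F_A$, then $\rho(g)^{-1}u\rho(g)=v$ in $F_{A_0}$. So $u,v$ are conjugate in $F_A$ if and only if they are conjugate in $F_{A_0}$, and Theorem~\ref{thm:main} for $F_{A_0}$ decides this and finds a conjugator.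
\end{proof}

\begin{thebibliography}{9}
\bibitem{AM} Arora and McCleary, 1986.
\end{thebibliography}
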